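# A radical Banach algebra with $a\in[a^2\mathcal R]^-$, $a\ne0$, and no nonzero continuous semigroup

## Divisible elements and semigroups in two test algebras

Suppose that a nonzero element $a$ of a commutative Banach algebra can be recovered, up to an arbitrarily small error, from multiples of its own square: $a\approx a^2x$. Then $ax$ acts on $a$ almost like a unit, and $a$ looks divisible as often as we please. Must the algebra then contain a nonzero continuous semigroup $(a^t)_{t>0}$, a full family of "powers" with real exponents? In a radical algebra, where no functional calculus produces such powers cheaply, this is a real question. The first guess is that the semigroup is always there, so that no algebra has the first property without the second. Let us fix the terms and test this.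

**Definition (CRBA).** A CRBA is a commutative radical Banach algebra over $\mathbb C$: a commutative Banach algebra $\mathcal R$ in which every $x$ is quasinilpotent, that is, $\lim_n\|x^n\|^{1/n}=0$. For $a\in\mathcal R$, $[a^2\mathcal R]^-$ is the norm closure of $a^2\mathcal R=\{a^2x:x\in\mathcal R\}$; similarly $[a\mathcal R]^-$.

**Definition (Class V).** The infinite-dimensional CRBA $\mathcal R$ that possess a nonzero $a$ with $a\in[a^2\mathcal R]^-$.

**Definition (Class VI).** The infinite-dimensional CRBA $\mathcal R$ that possess a nonzero continuous semigroup over the positive reals: a map $t\mapsto a^t$ from $(0,\infty)$ to $\mathcal R$, not identically zero, with $a^{s+t}=a^sa^t$ for all $s,t>0$, and norm continuous on $(0,\infty)$. No boundedness as $t\to0^+$ is assumed.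

Two textbook facts are used throughout. First, in a commutative Banach algebra the spectral radius $r(x)=\lim\|x^n\|^{1/n}$ satisfies $r(x+y)\le r(x)+r(y)$, $r(xy)\le r(x)r(y)$ and $r(x)\le\|x\|$. Hence the quasinilpotent elements form a closed subalgebra: if $r(x_n)=0$ and $x_n\to x$, then $r(x)\le r(x_n)+\|x-x_n\|\to0$. Second, if $\mathcal R$ is a CRBA and $\mathcal R^\#=\mathbb C1\oplus\mathcal R$ is its unitization, then every $\lambda1+x$ with $\lambda\neq0$, $x\in\mathcal R$ is invertible in $\mathcal R^\#$, because the Neumann series $\lambda^{-1}\sum_n(-x/\lambda)^n$ converges. We write $\lambda+x$ for $\lambda1+x$.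

**A weighted convolution algebra.** Let
$$A=L^1(\mathbb R_+,e^{-y^2}dy),\qquad \|f\|_A=\int_0^\infty|f(y)|e^{-y^2}dy,$$
with convolution as product. Since $(x+y)^2\ge x^2+y^2$ for $x,y\ge0$, this is a commutative Banach algebra. It is radical: if $f$ lives on $[\varepsilon,\infty)$ and $y=y_1+\dots+y_n$ with all $y_k\ge\varepsilon$, then $y^2\ge\sum y_k^2+n(n-1)\varepsilon^2$, so $\|f^n\|_A\le e^{-n(n-1)\varepsilon^2}\|f\|_A^n$ and $f$ is quasinilpotent; such $f$ are dense in $A$.

$A$ is in Class VI. Put $a^t(y)=y^{t-1}e^{-y}/\Gamma(t)$. The Beta integral $\int_0^yx^{s-1}(y-x)^{t-1}dx=\frac{\Gamma(s)\Gamma(t)}{\Gamma(s+t)}y^{s+t-1}$ gives $a^sa^t=a^{s+t}$. For $t\in[t_0,t_1]\subset(0,\infty)$ the functions $y^{t-1}e^{-y}$ are dominated by $(y^{t_0-1}+y^{t_1-1})e^{-y}$, so norm continuity follows by dominated convergence.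

$A$ is also in Class V, with $a=a^1$. Let $\varphi(f)=\int fh\,e^{-y^2}dy$, with $h\in L^\infty$, be a bounded functional that annihilates $a^2A$. Then $\varphi(a^{2+s})=0$ for $s>0$. But $\varphi(a^t)=\Gamma(t)^{-1}\int_0^\infty y^{t-1}e^{-y-y^2}h(y)\,dy$ is holomorphic in $\operatorname{Re}t>0$, so it vanishes identically, and $\varphi(a^1)=0$. By Hahn–Banach, $a\in[a^2A]^-$.

**An algebra of power series.** Let $\mathcal P$ consist of the series $\sum_{n\ge1}c_nX^n$ with norm $\sum|c_n|e^{-n^2}<\infty$. It is an infinite-dimensional CRBA: $\|X^n\|=e^{-n^2}$, so the generator $X$ is quasinilpotent. Let $\operatorname{ord}f\ge1$ be the index of the first nonzero coefficient of $f\neq0$; then $\operatorname{ord}(fg)=\operatorname{ord}f+\operatorname{ord}g$. If $\operatorname{ord}a=m$, all elements of $a^2\mathcal P$ have zero coefficient at $X^m$. Coefficients are continuous, so $a\notin[a^2\mathcal P]^-$, and $\mathcal P$ is not in Class V. If $(a^t)$ is a semigroup and $a^\tau\ne0$, then $a^\tau=(a^{\tau/n})^n$, so the integer $\operatorname{ord}a^\tau\geq 1$ is divisible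 by every $n$. That is impossible, so $\mathcal P$ is not in Class VI either.

Both cases agree with the guess. Remember the mechanism of the second one: *an integer divisible by every $n$ is zero*.

## From $a\in[a^2\mathcal S]^-$ to a semigroup over the rationals

There is better evidence for the guess. The natural way to prove it is to extract approximate roots of $a$, pass to limits, and get a semigroup over $\mathbb Q_{>0}$; then one would pass from the rationals to the reals. The first half works.

**Proposition 1.** Every algebra $\mathcal S$ in Class V contains a nonzero semigroup over $\mathbb Q_{>0}$, that is, a family $(w_r)_{r\in\mathbb Q,\,r>0}$ with $w_{r+r'}=w_rw_{r'}$, not identically zero.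

**Step 1: find an ideal in which $a$ generates everything.** Let $0\neq a\in[a^2\mathcal S]^-$ and $\mathcal I=[a\mathcal S]^-$. This closed ideal is a CRBA, and $a\in[a^2\mathcal S]^-\subset[a\mathcal S]^-=\mathcal I$. Since $a\mathcal S\subset\mathcal I$, we have $a^2\mathcal S\subset a\mathcal I$, so $[a\mathcal I]^-\supset[a^2\mathcal S]^-\ni a$. As $[a\mathcal I]^-$ is a closed ideal of $\mathcal S$ containing $a$, it contains $[a\mathcal S]^-=\mathcal I$. Thus $a$ belongs to
$$\Omega=\{x\in\mathcal I:[x\mathcal I]^-=\mathcal I\}.$$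

**Step 2: closure properties of $\Omega$.** These let us take powers and modify by invertible factors. If $y\in\Omega$ then $y^m\in\Omega$ for all $m\ge1$, by induction: $[y^{m+1}\mathcal I]^-\supset y[y^m\mathcal I]^-=y\mathcal I$, so $[y^{m+1}\mathcal I]^-\supset[y\mathcal I]^-=\mathcal I$. If $h\in\mathcal I^\#$ is invertible, then $h\mathcal I=\mathcal I$, so $yh\in\Omega$.

**Step 3: approximate roots.** We show: given $x,y\in\Omega$, $m\ge1$ and $\epsilon>0$, there is $y'\in\Omega$ with $\|y'^m-x\|<\epsilon$. Since $y^m\in\Omega$, choose $r\in\mathcal I$ with $\|y^mr-x\|<\epsilon/2$, and then $\lambda\ne0$ with $|\lambda|\|y^m\|<\epsilon/2$. So $\|y^m(\lambda+r)-x\|<\epsilon$. Because $r/\lambda$ is quasinilpotent and the coefficients $\binom{1/m}{n}$ are bounded in $n$, the series $h=\lambda^{1/m}\sum_{n\ge0}\binom{1/m}{n}(r/\lambda)^n$ converges in $\mathcal I^\#$. It satisfies $h^m=\lambda+r$, and it is invertible because its component along $1$ is $\lambda^{1/m}\neq0$. Put $y'=yh$.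

**Step 4: pass to the limit.** Put $c_1=a$. Given $c_n\in\Omega$, Step 3 yields $c_{n+1}\in\Omega$ with $c_{n+1}^{\,n+1}$ as close to $c_n$ as we like. Since $c_{n+1}^{(n+1)!/k!}=(c_{n+1}^{\,n+1})^{n!/k!}$ and powers are continuous, we can reach
$$\bigl\|c_{n+1}^{(n+1)!/k!}-c_n^{n!/k!}\bigr\|\le2^{-n-1}\|a\|\qquad(1\le k\le n).$$
Hence $b_k=\lim_{n}c_n^{n!/k!}$ exists for each $k$. Clearly $b_{k+1}^{k+1}=\lim_n c_n^{n!/k!}=b_k$. For $k=1$ the sequence starts at $c_1=a$, so $\|b_1-a\|\le\sum_{n\ge1}2^{-n-1}\|a\|=\frac12\|a\|$, and $b_1\neq0$.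

**Step 5: define the semigroup.** Put $w_{k/n!}=b_n^k$ for $k,n\ge1$. Every positive rational has this form. If $k/n!=k'/n'!$ with $n'\ge n$, then $k'=k\,n'!/n!$ and $b_n=b_{n'}^{n'!/n!}$, so $b_n^k=b_{n'}^{k'}$ and $w$ is well defined. Writing two rationals over a common factorial gives $w_{r+r'}=w_rw_{r'}$. Finally $w_1=b_1\ne0$. $\square$

The second half of the plan stops at one precise place. A continuous semigroup is bounded on compact subsets of $(0,\infty)$. So before extending $w$ to the reals we would need at least $\sup_{r\in\mathbb Q\cap[1,2]}\|w_r\|<\infty$. The construction controls $c_n^{n!/k!}$, hence $b_k$ for each fixed $k$. It gives no bound on $b_n$ that is uniform in $n$, and none on $w_{1+1/n!}=b_1b_n$: in Step 3 nothing bounds $\|r\|$, and $h$ depends on $r$ and on the small number $\lambda$. This obstacle cannot be removed in general, and the guess is wrong.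

## Statement: a Class V algebra without bounded rational semigroups

**Theorem 1.** There is a separable infinite-dimensional CRBA $\mathcal R$ (constructed explicitly below) such that

1. there is $a\in\mathcal R$, $a\ne0$, with $[a\mathcal R]^-=[a^2\mathcal R]^-=\mathcal R$; in particular $\mathcal R$ is in Class V;
2. if $(g_r)_{r\in\mathbb Q,\,r>0}$ is a semigroup in $\mathcal R$ (i.e. $g_{r+r'}=g_rg_{r'}$) with $\sup_{r\in\mathbb Q\cap[1,2]}\|g_r\|<\infty$, then $g_1=0$.

**Consequence.** $\mathcal R$ is not in Class VI. So there does exist an infinite-dimensional CRBA that belongs to Class V without belonging to Class VI. Indeed, let $(a^t)_{t>0}$ be a continuous semigroup in $\mathcal R$ and $\tau>0$. Put $g_r=a^{\tau r}$ for $r\in\mathbb Q_{>0}$. By continuity $\|a^t\|$ is bounded on $[\tau,2\tau]$, so part 2 gives $a^\tau=g_1=0$. As $\tau$ was arbitrary, the semigroup is zero.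

**Theorem 2.** Let $\mathcal R$ be the same algebra.

(a) Every semigroup in $\mathcal R$ over $(0,\infty)$ or over $\mathbb Q_{>0}$, with no continuity assumed, that is bounded on the indices in some nonempty open interval $(p,q)$, $0<p<q$, vanishes identically. In particular every semigroup $(w_t)_{t>0}$ in $\mathcal R$ with $t\mapsto\|w_t\|$ Lebesgue measurable is zero.

(b) The boundedness hypothesis cannot be dropped: every algebra in Class V, in particular $\mathcal R$, contains a nonzero semigroup over $\mathbb Q_{>0}$.

Part (b) is Proposition 1 together with Theorem 1, part 1. Part (a) is proved at the end; it is not needed for the question.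

## A scalar model: a chain of discs and Harnack's inequality

The power series algebra excludes semigroups by an integer, the order of vanishing. The same integer excludes $a\in[a^2\mathcal P]^-$, since all elements vanish at one common point. We want the zeros to obstruct semigroups, yet to be movable off to infinity, so that approximate division stays possible. Here is a device that does this, first with scalar values.

Let $\rho_i=25^{\,i+1}$ and
$$X=\{(i,z):i=0,1,2,\dots,\ z\in\mathbb C,\ |z|\le\rho_i\},$$
a sequence of closed discs. Define $\varepsilon_j:X\to\mathbb C$ by $\varepsilon_j(i,z)=0$ for $i>j$, $\varepsilon_j(j,z)=z$, and $\varepsilon_j(i,z)=1$ for $i<j$. Let $\mathcal M$ be the closed non-unital algebra they generate in the bounded functions on $X$ with sup norm. Then $\varepsilon_i\varepsilon_j=\varepsilon_i$ for $j>i$, so division is easy. Every $F\in\mathcal M$ is holomorphic inside each disc and continuous up to its boundary. It satisfies $F(i,0)=F(i+1,1)$: this holds for each $\varepsilon_j$ (both sides are $0$ if $i\ge j$ and $1$ if $i<j$), and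 it passes to products, sums and limits. And $\sup_{z}|F(k,z)|\to0$ as $k\to\infty$, because a polynomial without constant term in $\varepsilon_0,\dots,\varepsilon_n$ vanishes on the discs with $k>n$.

**In the model, every semigroup $(g_r)_{r\in\mathbb Q_{>0}}$ has $g_1=0$.** Suppose $M=\|g_1\|>0$. On the open disc number $i$, either $g_1(i,\cdot)\equiv0$, or the order of a zero of $g_1=(g_{1/n})^n$ would be divisible by every $n$, so there are no zeros. In the second case $\log(M/|g_1(i,\cdot)|)$ is harmonic and nonnegative on $|z|<\rho_i$. Harnack's inequality gives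
$$|g_1(i,z)|\le M\Bigl(\frac{|g_1(i,0)|}M\Bigr)^{\theta_i'},\qquad \theta_i'=\frac{\rho_i-1}{\rho_i+1},\quad|z|\le1,$$
which is trivially true in the first case. Let $\kappa_i=\sup_{|z|\le1}|g_1(i,z)|$. Since $|g_1(i,0)|=|g_1(i+1,1)|\le\kappa_{i+1}$, we get $\kappa_i/M\le(\kappa_{i+1}/M)^{\theta_i'}$. Iterating, $\kappa_i/M\le(\kappa_k/M)^{\Theta'}$ for $k>i$, where $\Theta'=\prod\theta_i'>0$. Let $k\to\infty$: $\kappa_i=0$ for all $i$. So $g_1=0$ by the identity theorem, contradicting $M>0$.

The model is not radical: evaluation at a point of $X$ is a character, i.e. a multiplicative functional. To get a radical algebra we let the functions take values in $A$, with an approximate identity $u_j$ of $A$ in place of the constant $1$. The argument above then stops at once. It needs characters of $A$ to produce scalar functions, but a character $\chi$ satisfies $|\chi(f)|\le r(f)=0$. By Proposition 1 it must stop, too: without a boundedness hypothesis the conclusion is false in a radical Class V algebra.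

What saves the argument is a functional that is multiplicative up to a small error, namely a Laplace transform cut off at $T$. With errors present, values below a threshold $\delta$ carry no information, and "no zeros" must be weakened to "no winding on curves where the modulus exceeds $\delta$". Harnack's inequality must then be replaced by a harmonic-measure estimate.

## The $A$-valued chain of discs

For $j\ge0$ let $\eta_j=2^{-j}$ and let $u_j$ be the indicator function of $[\eta_j/2,\eta_j]$ divided by its length, so $\int u_j=1$. We need two properties. First, $u_j^n$ is nonnegative with integral $1$ and support in $[n\eta_j/2,\infty)$. Hence $u_j^n\ne0$ and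
$$\|u_j^n\|_A\le e^{-n^2\eta_j^2/4},\qquad\|u_j\|_A\le1 .$$
Second, the $u_j$ are an approximate identity for $L^1$, so for fixed $i$, $\|u_iu_j-u_i\|_A\le\|u_i*u_j-u_i\|_{L^1}\to0$ as $j\to\infty$.

With $\rho_i$ and $X$ as above, consider the Banach algebra of bounded functions $X\to A$, with sup norm and pointwise product, and define
$$e_j(i,z)=\begin{cases}0,&i>j,\\ z\,u_j,&i=j,\\ u_j,&i<j.\end{cases}$$
Let $\mathcal R$ be the closed non-unital subalgebra generated by $e_0,e_1,\dots$. So polynomials without constant term in the $e_j$ are dense in $\mathcal R$.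

**(P1) $\mathcal R$ is a separable infinite-dimensional CRBA.** Polynomials with coefficients in $\mathbb Q+i\mathbb Q$ are dense, so $\mathcal R$ is separable. We have $\|e_j^n\|\le\rho_j^ne^{-n^2\eta_j^2/4}$, hence $\|e_j^n\|^{1/n}\to0$. The quasinilpotent elements form a closed subalgebra, so all of $\mathcal R$ is quasinilpotent. Next, $e_0^n(0,z)=z^nu_0^n$, so $e_0^n\neq0$ for all $n$. If the powers of $e_0$ were linearly dependent, factoring out the lowest power that occurs would give $e_0^kh=0$ with $k\ge1$ and $h=\lambda+x$, $\lambda\ne0$, $x\in\mathcal R$. As $h$ is invertible, $e_0^k=0$, a contradiction. So $\dim\mathcal R=\infty$.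

**(P2) For each $i$, $e_ie_j\to e_i$ as $j\to\infty$.** For $j>i$, the function $e_ie_j-e_i$ at $(k,z)$ equals $u_iu_j-u_i$ if $k<i$, equals $z(u_iu_j-u_i)$ if $k=i$, and equals $0$ if $k>i$. So its norm is at most $\rho_i\|u_iu_j-u_i\|_A\to0$.

**(P3) For $F\in\mathcal R$ and each $i$, $z\mapsto F(i,z)\in A$ is continuous on $|z|\le\rho_i$ and holomorphic on $|z|<\rho_i$.** For a polynomial in the $e_j$ it is a polynomial in $z$ with coefficients in $A$; pass to uniform limits.

**(P4) $F(i,0)=F(i+1,1)$ for $F\in\mathcal R$.** For $F=e_j$, both sides are $0$ if $i\ge j$ and both are $u_j$ if $i<j$. (When $i+1=j$, the right side is $1\cdot u_j$.) Evaluations are continuous homomorphisms, so the identity extends to $\mathcal R$.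

**(P5) $\sup_{|z|\le\rho_k}\|F(k,z)\|_A\to0$ as $k\to\infty$ for $F\in\mathcal R$.** A polynomial without constant term in $e_0,\dots,e_n$ vanishes at $(k,z)$ for $k>n$; pass to uniform limits.

## An element with $[a\mathcal R]^-=\mathcal R$

We prove part 1 of Theorem 1. No single $e_j$ can serve, since $e_j$ vanishes on all later discs. So we build $a$ as a limit of elements $a_n=e_{j_n}b_n$ with $b_n\in\mathcal R^\#$ invertible, each of which almost divides $e_0,\dots,e_{n-1}$, and we keep these almost-divisions alive in the limit.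

**Step 1: one step of the construction.** Start with $j_1=0$, $b_1=1$, $a_1=e_0$. Given $a_n=e_{j_n}b_n$ and a number $\epsilon_{n+1}>0$, put
$$b_{n+1}=\lambda+a_n,\qquad a_{n+1}=e_{j_{n+1}}b_{n+1},\qquad a_{n+1}-a_n=(a_ne_{j_{n+1}}-a_n)+\lambda e_{j_{n+1}} .$$
By (P2), $a_ne_j-a_n=(e_{j_n}e_j-e_{j_n})b_n\to0$ as $j\to\infty$. So first choose $j_{n+1}>j_n$ large, then $\lambda>0$ small, such that
$$\|a_{n+1}-a_n\|\le\epsilon_{n+1},\qquad\|e_ie_{j_{n+1}}-e_i\|\le\tfrac1{n+1}\quad(0\le i\le n).$$
Since $\lambda\ne0$, $b_{n+1}$ is invertible.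

**Step 2: record the almost-divisions.** For $0\le i\le n$ put $v_{i,n+1}=e_ib_{n+1}^{-1}$, which is in $\mathcal R$ because $\mathcal R$ is an ideal of $\mathcal R^\#$. Then $a_{n+1}v_{i,n+1}=e_ie_{j_{n+1}}$, so $\|e_i-a_{n+1}v_{i,n+1}\|\le\frac1{n+1}$. Thus $v_{i,m}$ is defined for $m\ge2$, $0\le i<m$.

**Step 3: choose the $\epsilon_k$ so that the limit inherits them.** When $\epsilon_k$ is to be chosen, the $v_{i,m}$ with $i<m<k$, $m\ge2$, are known. Choose $\epsilon_k\le2^{-k}$ so small that $\epsilon_k\|v_{i,m}\|\le2^{-k}/m$ for all these finitely many $(i,m)$. Then $a=\lim a_n$ exists, and for $n>i$, $n\ge2$,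
$$\|e_i-av_{i,n}\|\le\|e_i-a_nv_{i,n}\|+\|a-a_n\|\,\|v_{i,n}\|\le\frac1n+\sum_{k>n}\epsilon_k\|v_{i,n}\|\le\frac2n .$$

**Step 4: conclude.** Letting $n\to\infty$, $e_i\in[a\mathcal R]^-$ for every $i$. As $[a\mathcal R]^-$ is a closed ideal containing all generators, $[a\mathcal R]^-=\mathcal R$; in particular $a\ne0$. By continuity of multiplication, $[a^2\mathcal R]^-\supset a[a\mathcal R]^-=a\mathcal R$. Hence $[a^2\mathcal R]^-\supset[a\mathcal R]^-=\mathcal R\ni a$. Part 1 is proved.

## Truncated Laplace functionals and winding numbers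

From here until the end of the proof of part 2, $(g_r)_{r\in\mathbb Q_{>0}}$ is a semigroup in $\mathcal R$ with $\sup_{r\in\mathbb Q\cap[1,2]}\|g_r\|<\infty$. Fix $T>0$ and put
$$M=\max\Bigl(1,\ e^{T^2}\sup_{r\in\mathbb Q\cap[1,2]}\|g_r\|\Bigr).$$
Then fix $s>0$ with $sT\ge4\log2$, and put $q=e^{-sT}$, $\delta=2Mq^{1/4}$. Since $q\le\frac1{16}$, we have $0<\delta\le M$. Note that $M$ depends on $T$ but not on $s$.

**Definition (truncated Laplace functional).** For $f\in A$ let $L(f)=\int_0^Tf(y)e^{-sy}dy$.

It is linear, and $|L(f)|\le\int_0^T|f|\le e^{T^2}\|f\|_A$. It is not multiplicative, but nearly so. For example, for $f=1$ we have $f*f=y$, and $L(1)^2-L(y)=q\,(sT-1+q)/s^2$. Since $e^{-x}\le1-x+x^2/2$ for $x\ge0$, this lies between $0$ and $qT^2/2$: the error has a factor $q=e^{-sT}$.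

For $r\in\mathbb Q\cap[1,2]$ and $x\in X$ put $G_r(x)=L(g_r(x))$. Then $|G_r|\le M$ on $X$, and by (P3) $G_r(i,\cdot)$ is continuous on $|z|\le\rho_i$ and holomorphic on $|z|<\rho_i$.

**Near multiplicativity.** For $r_1,\dots,r_k\in\mathbb Q\cap[1,2]$,
$$\bigl|G_{r_1}\cdots G_{r_k}-L(g_{r_1+\dots+r_k}(\cdot))\bigr|\le M^kq\quad\text{on }X.\tag{1}$$
Indeed, fix $x$, let $f_l=g_{r_l}(x)$ and $f_l^T=f_l1_{[0,T]}$. By Fubini, $\prod_lL(f_l)=\int_0^\infty(f_1^T*\cdots*f_k^T)(y)e^{-sy}dy$. On $[0,T]$ a convolution depends only on the restrictions of its factors to $[0,T]$, so there it coincides almost everywhere with $f_1*\cdots*f_k=g_{r_1+\dots+r_k}(x)$. Hence the integral over $[0,T]$ is $L(g_{r_1+\dots+r_k}(x))$. The part over $[T,\infty)$ is at most $e^{-sT}\prod_l\|f_l^T\|_{L^1}\le qM^k$.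

The next lemma is the substitute for "a zero has order divisible by every $n$". We cannot use $g_{1/n}$ directly, since nothing bounds it. All indices must stay in $[1,2]$, so we divide increments $1\mapsto1+a$ instead. We use the standard fact that if $|f-h|<|h|$ on a closed curve, then $f$ and $h$ have no zeros on it and the same winding number about $0$ along it: the quotient $f/h$ stays in the disc $|w-1|<1$.

**Lemma 1.** Let $\gamma$ be a closed piecewise smooth curve in $\{|z|<\rho_i\}$ on which $|G_1(i,\cdot)|>\delta$. Then $G_1(i,\cdot)$ has winding number $0$ about $0$ along $\gamma$.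

**Step 1: lower bounds for all $G_1G_{1+c}$ on $\gamma$.** This is needed so that winding numbers exist and the errors in (1) are harmless. On $\gamma$, $|G_1|^4>\delta^4=16M^4q$. Let $c\in\mathbb Q\cap[0,1]$. The lists $1,1,1,1$ and $1+c,\,1,\,2-c$ both have sum $4$ and entries in $[1,2]$. By (1), $G_1^4$ and $G_{1+c}G_1G_{2-c}$ differ from the same quantity $L(g_4)$ by at most $M^4q$ and $M^3q\le M^4q$. So
$$M|G_1G_{1+c}|\ge|G_{1+c}G_1G_{2-c}|>16M^4q-2M^4q=14M^4q,$$
and therefore, since $M\ge1$,
$$|G_1G_{1+c}|>14M^3q>2M^2q\quad\text{on }\gamma.\tag{2}$$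
In particular $G_r\ne0$ on $\gamma$ for $r\in\mathbb Q\cap[1,2]$. Let $n(r)\in\mathbb Z$ be the winding number of $G_r(i,\cdot)$ about $0$ along $\gamma$.

**Step 2: $n$ is constant.** Here divisibility enters. Let $a,b,a+b\in\mathbb Q\cap[0,1]$. Both products $G_{1+a}G_{1+b}$ and $G_1G_{1+a+b}$ approximate $L(g_{2+a+b})$ within $M^2q$, so by (2)
$$|G_{1+a}G_{1+b}-G_1G_{1+a+b}|\le2M^2q<|G_1G_{1+a+b}|\quad\text{on }\gamma.$$
Winding numbers of products add, so $n(1+a)+n(1+b)=n(1)+n(1+a+b)$. Hence $m(a)=n(1+a)-n(1)$ is integer-valued and $m(a+b)=m(a)+m(b)$. By induction $m(a)=N\,m(a/N)$ for every $N\ge1$. So $m(a)$ is divisible by every $N$ and must be $0$. In particular $n(2)=n(1)$.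

**Step 3: $n(2)$ is also $2n(1)$.** By (1), $|G_1^2-G_2|\le M^2q<4M^2q^{1/2}=\delta^2<|G_1|^2$ on $\gamma$. So $n(2)=2n(1)$. Together with Step 2, $n(1)=0$. $\square$

## Sublevel sets reach the boundary circle

If $G_1(i,\cdot)$ has no winding on curves where it exceeds $\delta$, then a region where it is small cannot be an island surrounded by larger values. The following lemma makes this precise.

**Lemma 2.** Let $G=G_1(i,\cdot)$, $0<\rho\le\rho_i$, $\lambda\ge\delta$, $|G(0)|\le\lambda$. Then the connected component $K$ of $0$ in $S=\{|z|\le\rho:|G(z)|\le\lambda\}$ meets the circle $|z|=\rho$.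

Suppose it does not.

**Step 1: isolate an island.** In the compact set $S$, components coincide with quasi-components. So each point of the compact set $S\cap\{|z|=\rho\}$ is separated from $K$ by a relatively clopen subset of $S$ that contains $K$ and omits the point, hence a neighborhood of it in $S$. Intersecting finitely many of them gives a relatively clopen $S_1\subset S$ with $K\subset S_1\subset B:=\{|z|<\rho\}$ (if $S$ misses the circle, take $S_1=S$). Both $S_1$ and $S\setminus S_1$ are compact. Put $\Omega=B\setminus(S\setminus S_1)$, an open set containing the nonempty compact set $S_1$. Then $\Omega\setminus S_1=B\setminus S$.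

**Step 2: surround it.** By Rudin, *Real and Complex Analysis*, Thm. 13.5, there is a cycle $\Gamma$ of finitely many closed polygons in $\Omega\setminus S_1$ such that
$$f(z)=\frac1{2\pi i}\int_\Gamma\frac{f(\zeta)}{\zeta-z}\,d\zeta\qquad(z\in S_1,\ f\in H(\Omega)).$$
Taking $f=1$ gives $\operatorname{Ind}_\Gamma=1$ on $S_1$; in particular $\Gamma$ is nonempty. Taking $f(\zeta)=(\zeta-z)/(\zeta-w)$ with $z\in S_1$, $w\notin\Omega$, gives $0=f(z)=\operatorname{Ind}_\Gamma(w)$. So $\operatorname{Ind}_\Gamma(w)=0$ for $w\notin\Omega$.

**Step 3: count zeros on the island.** On $\Gamma\subset B\setminus S$ we have $|G|>\lambda\ge\delta$. So $G\not\equiv0$, and by Lemma 1, applied to each polygon, the total winding of $G$ along $\Gamma$ is $0$. Choose $\rho'<\rho$ with $\Gamma$ and $S_1$ inside $B'=\{|z|<\rho'\}$. As $G\not\equiv0$, it has finitely many zeros $w_1,\dots,w_N$ in $B'$, listed with multiplicity. Write $G=\prod_l(z-w_l)\cdot g$ with $g$ holomorphic and zero-free on the disc $B'$. Then $g=e^h$ there, so $g$ has winding number $0$ along closed curves in $B'$. Hence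 the total winding of $G$ along $\Gamma$ is $\sum_l\operatorname{Ind}_\Gamma(w_l)$. Each $w_l$ lies in $S$; its index is $1$ if $w_l\in S_1$, and $0$ if $w_l\in S\setminus S_1$, because then $w_l\notin\Omega$. So the number of zeros of $G$ in $S_1$ equals the total winding, which is $0$.

**Step 4: contradict the minimum principle.** Let $p\in S_1$ be a point where $|G|$ attains its minimum over $S_1$; then $0<|G(p)|\le\lambda$ by Step 3. A point near $p$ lies in $\Omega$. If it lies in $S_1$, then $|G|\ge|G(p)|$ there. Otherwise it lies in $B\setminus S$, and $|G|>\lambda\ge|G(p)|$ there. So $|G|$ has a local minimum at $p$ with $G(p)\ne0$. Hence $G$ is constant near $p$, and then on $\{|z|<\rho_i\}$, with modulus at most $\lambda$. This contradicts $|G|>\lambda$ on the nonempty $\Gamma$. $\square$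

## A harmonic-measure estimate through the square root

In the model, Harnack's inequality turned smallness at the center into smallness nearby. Now we know smallness on a continuum from $0$ to the circle. The following lemma exploits that. A square root opens the disc along the continuum, so that at most one of two antipodal points carries mass, and this halves the mean value.

**Lemma 3.** Let $K\subset\{|z|\le\rho\}$ be compact and connected, with $0\in K$ and $K\cap\{|z|=\rho\}\neq\emptyset$. Let $v:\{|z|\le\rho\}\to[0,b]$ be continuous, subharmonic in $|z|<\rho$, with $v=0$ on $K$. Then $v(z)\le\frac34b$ for $|z|\le\rho/25$.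

Let $|z_0|\le\rho/25$. If $z_0\in K$, then $v(z_0)=0$. Otherwise let $\Omega'$ be the component of $\{|z|<\rho\}\setminus K$ that contains $z_0$.

**Step 1: a branch of the square root on $\Omega'$.** The set $E=K\cup\{|z|\ge\rho\}\cup\{\infty\}$ is compact and connected in the sphere, because $K$ meets the circle. $\Omega'$ is a component of its complement. For any other component $W$ of the complement, $\overline W$ is connected, contained in $W\cup E$, and meets $E$; so $E\cup W$ is connected. Hence the complement of $\Omega'$ in the sphere, the union of $E$ and all these $W$, is connected, and $\Omega'$ is simply connected. Since $0\in K$, $0\notin\Omega'$, so there is a holomorphic branch $\varphi$ of $\sqrt z$ on $\Omega'$. It is injective, so $\varphi(\Omega')$ is open. The open sets $\varphi(\Omega')$ and $-\varphi(\Omega')$ are disjoint: $\varphi(z)=-\varphi(z')$ implies $z=z'$ by squaring, so $\varphi(z)=0$ and $z=0$, which is impossible.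

**Step 2: transplant $v$.** On $\Delta=\{|\zeta|<\sqrt\rho\}$ let $V(\zeta)=v(\zeta^2)$ if $\zeta\in\varphi(\Omega')$, and $V(\zeta)=0$ otherwise.

**Step 3: $V$ is continuous.** Only points $\zeta_1\in\Delta\cap\partial\varphi(\Omega')$ need checking. There $V(\zeta_1)=0$, since $\varphi(\Omega')$ is open. Squaring a sequence in $\varphi(\Omega')$ that converges to $\zeta_1$ shows $\zeta_1^2\in\overline{\Omega'}$. If $\zeta_1^2\in\Omega'$, then $\zeta_1=\pm\varphi(\zeta_1^2)$ lies in the open set $\varphi(\Omega')$, or in the open set $-\varphi(\Omega')$, which is disjoint from it. Both contradict $\zeta_1\in\partial\varphi(\Omega')$. So $\zeta_1^2\in\partial\Omega'$ and $|\zeta_1^2|<\rho$. A boundary point of a component of the open set $\{|z|<\rho\}\setminus K$ is not in that open set, so $\zeta_1^2\in K$ and $v(\zeta_1^2)=0$. Since $0\le V(\zeta)\le v(\zeta^2)$ and $v$ is continuous, $V(\zeta)\to0=V(\zeta_1)$ as $\zeta\to\zeta_1$.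

**Step 4: $V$ is subharmonic.** On $\varphi(\Omega')$ it is a subharmonic function composed with a holomorphic one. At all other points $V=0$ while $V\ge0$ everywhere, so the local sub-mean-value property holds. A continuous function with this local property is subharmonic.

**Step 5: compare with the Poisson integral.** At most one of $\zeta,-\zeta$ lies in $\varphi(\Omega')$, so $V(\zeta)+V(-\zeta)\le b$, and for $R<\sqrt\rho$ we get $\frac1{2\pi}\int_0^{2\pi}V(Re^{i\theta})d\theta\le\frac b2$. Let $\zeta_0=\varphi(z_0)$, so $|\zeta_0|\le\sqrt\rho/5$. The Poisson kernel of the disc of radius $R$ at $\zeta_0$ is at most $(R+|\zeta_0|)/(R-|\zeta_0|)$. So for $|\zeta_0|<R<\sqrt\rho$,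
$$V(\zeta_0)\le\frac{R+|\zeta_0|}{R-|\zeta_0|}\cdot\frac b2 .$$
Letting $R\to\sqrt\rho$, the first factor tends to at most $\frac{1+1/5}{1-1/5}=\frac32$. Hence $v(z_0)=V(\zeta_0)\le\frac34b$. $\square$

One application of Lemma 3 per disc would give a factor $\frac34$ on each, that is, exponent $\frac14$ in the role of $\theta_i'$, and an infinite product of these exponents is $0$. This is why the radii grow: on disc $i$ there is room for $i+1$ applications.

**Lemma 4.** Let $\theta_i=1-(3/4)^{i+1}$. If $\max(\delta,|G_1(i,0)|)\le\lambda\le M$, then $|G_1(i,z)|\le M(\lambda/M)^{\theta_i}$ for $|z|\le1$.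

Let $G=G_1(i,\cdot)$ and $v=\max(0,\log(|G|/\lambda))$. This is continuous on $|z|\le\rho_i=25^{i+1}$ (it is $0$ near zeros of $G$), subharmonic inside, and $0\le v\le b_0:=\log(M/\lambda)$. For each $\rho\in\{25^{i+1},25^i,\dots,25\}$, Lemma 2 provides a compact connected $K\subset\{|z|\le\rho\}$ that contains $0$, meets $|z|=\rho$, and lies in $\{|G|\le\lambda\}$, so that $v=0$ on it. Apply Lemma 3 to these $i+1$ radii in decreasing order: a bound $b$ on $|z|\le\rho$ becomes $\frac34b$ on $|z|\le\rho/25$, which is the next disc. At the end, $v\le(3/4)^{i+1}b_0$ on $|z|\le1$. Thus there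
$$|G|\le\lambda\,e^v\le\lambda(M/\lambda)^{(3/4)^{i+1}}=M(\lambda/M)^{\theta_i}.\qquad\square$$

## Propagation along the chain and the vanishing of $g_1$

Now we run the model argument with these tools, and then free ourselves of $s$ and $T$. Let
$$\Theta=\prod_{i\ge0}\theta_i=\prod_{k\ge1}\bigl(1-(3/4)^k\bigr)\in(0,1),$$
which is positive because $\sum(3/4)^k<\infty$. It does not depend on $T$, $s$ or the semigroup.

**Step 1: carry smallness from far discs back to disc $i$.** Let $\mu_i=\sup_{|z|\le1}|G_1(i,z)|$ and $\lambda_i=\max(\delta,\mu_i)\le M$. By (P4), $|G_1(i,0)|=|G_1(i+1,1)|\le\mu_{i+1}\le\lambda_{i+1}$. So Lemma 4 with $\lambda=\lambda_{i+1}$ gives $\mu_i/M\le(\lambda_{i+1}/M)^{\theta_i}$. Also $\delta/M\le\lambda_{i+1}/M\le(\lambda_{i+1}/M)^{\theta_i}$, because $\lambda_{i+1}/M\le1$ and $\theta_i\le1$. Hence $\lambda_i/M\le(\lambda_{i+1}/M)^{\theta_i}$, and by iteration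
$$\frac{\lambda_i}M\le\Bigl(\frac{\lambda_k}M\Bigr)^{\theta_i\cdots\theta_{k-1}}\le\Bigl(\frac{\lambda_k}M\Bigr)^{\Theta}\qquad(k>i).$$

**Step 2: insert the smallness at infinity.** By (P5), $\mu_k\le e^{T^2}\sup_{|z|\le\rho_k}\|g_1(k,z)\|_A\to0$ as $k\to\infty$, with $s,T$ fixed. So $\lambda_k=\delta$ for large $k$, and $\lambda_i\le M(\delta/M)^\Theta$. Now $\delta/M=2e^{-sT/4}$, and $M$ does not depend on $s$. Therefore, for all $i$, all $|z|\le1$ and all $s\ge s_0:=4(\log2)/T$,
$$\Bigl|\int_0^Tg_1(i,z)(y)\,e^{-sy}dy\Bigr|\le M(2e^{-sT/4})^\Theta\le2Me^{-\Theta Ts/4}.\tag{3}$$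

**Step 3: decay of the transform forces an initial interval of zeros.** We claim: *$g_1(i,z)=0$ a.e. on $[0,c]$, where $c=\Theta T/4<T$ and $|z|\le1$.* Let $f=g_1(i,z)|_{[0,T]}\in L^1[0,T]$ and
$$H(s)=\int_0^cf(y)e^{s(c-y)}dy,$$
an entire function with $|H(s)|\le\|f\|_1e^{c|s|}$. For real $s\ge s_0$,
$$H(s)=e^{cs}\int_0^Tf(y)e^{-sy}dy-\int_c^Tf(y)e^{-s(y-c)}dy ,$$
so (3) gives $|H|\le2M+\|f\|_1$ on $[s_0,\infty)$. On $[0,s_0]$ $H$ is bounded by continuity. For $\operatorname{Re}s\le0$ we have $|e^{s(c-y)}|\le1$ for $0\le y\le c$, so $|H|\le\|f\|_1$ there; this covers the closed left half-plane and the imaginary axis. In each of the two quadrants of the right half-plane, $H$ is bounded on the boundary rays and has growth of order at most $1$, which is less than $2$. By Phragmén–Lindelöf (opening $\pi/2$), $H$ is bounded there. So $H$ is bounded on $\mathbb C$, hence constant by Liouville. As $s\to-\infty$, $H(s)\to0$ by dominated convergence, so $H\equiv0$. Its vanishing on $i\mathbb R$ says that the Fourier transform of $f1_{[0,c]}$ is zero, so $f=0$ a.e. on $[0,c]$.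

**Step 4: let $T$ grow.** $T>0$ was arbitrary and $\Theta$ does not depend on $T$, so $g_1(i,z)$ vanishes a.e. on $[0,\Theta T/4]$ for every $T$. Thus $g_1(i,z)=0$ in $A$ for every $i$ and $|z|\le1$. For every bounded functional $\psi$ on $A$, the function $z\mapsto\psi(g_1(i,z))$ is holomorphic on $|z|<\rho_i$ and continuous on $|z|\le\rho_i$ by (P3). By the identity theorem it vanishes for all $|z|\le\rho_i$. By Hahn–Banach $g_1(i,z)=0$ on all of $X$, that is, $g_1=0$. This proves part 2 and completes the proof of Theorem 1. $\blacksquare$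

## Semigroups bounded on an interval, and measurable semigroups

It remains to prove Theorem 2(a). We use Titchmarsh's convolution theorem, in the form that a product of nonzero elements of $A$ is nonzero, and Steinhaus' theorem, that $E+E$ contains a nonempty open interval if $E\subset\mathbb R$ has positive measure.

**Step 1: boundedness on $(p,q)$ spreads to large indices.** Let $\|w_r\|\le C$ for all indices $r\in(p,q)$. For an index $r\in(kp,kq)$ with $k\ge1$ an integer, $w_r=(w_{r/k})^k$, so $\|w_r\|\le C^k$. Consecutive intervals $(kp,kq)$ and $((k+1)p,(k+1)q)$ overlap as soon as $(k+1)p<kq$, that is, $k>p/(q-p)$. Fix an integer $k_0>p/(q-p)$. The intervals with $k\ge k_0$ cover $(k_0p,\infty)$, and finitely many cover any compact subset. So $w$ is bounded on the indices in compact subsets of $(k_0p,\infty)$.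

**Step 2: large indices vanish.** For an index $\tau>k_0p$, the family $g_r=w_{\tau r}$, $r\in\mathbb Q_{>0}$, is a semigroup bounded on $\mathbb Q\cap[1,2]$, since $[\tau,2\tau]$ is a compact subset of $(k_0p,\infty)$. By part 2 of Theorem 1, $w_\tau=g_1=0$.

**Step 3: all indices vanish.** For any index $r$ choose $n$ with $nr>k_0p$. Then $w_r(x)^n=w_{nr}(x)=0$ in $A$ for each $x\in X$, so $w_r(x)=0$ by Titchmarsh's theorem. Hence $w=0$.

**Step 4: the measurable case reduces to this.** Let $(w_t)_{t>0}$ be a semigroup with $t\mapsto\|w_t\|$ measurable. The sets $E_n=\{t>0:\|w_t\|\le n\}$ are measurable with union $(0,\infty)$, so some $E_n$ has positive measure. By Steinhaus' theorem $E_n+E_n$ contains a nonempty open interval, which we may shrink to $(p,q)$ with $0<p<q$. Each $t\in(p,q)$ is $t'+t''$ with $t',t''\in E_n$, so $\|w_t\|\le\|w_{t'}\|\|w_{t''}\|\le n^2$. By Steps 1–3, $w=0$. $\square$
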